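# Sums that are never products in $\mathbb N^*$

## A digit that multiplication sees and addition does not

Fix a prime $\ell$. Every positive rational can be written as $\ell^e\frac uv$ with $e\in\mathbb Z$, $u,v\in\mathbb N$ and $\ell\nmid uv$. Put
$$\chi_\ell\!\left(\ell^e\tfrac uv\right)=uv^{-1}\bmod \ell\ \in(\mathbb Z/\ell)^\times .$$
The exponent $e$ is determined by the number, and $\frac uv=\frac{u'}{v'}$ gives $uv'=u'v$, so the value is well defined. It is multiplicative: $\chi_\ell(ab)=\chi_\ell(a)\chi_\ell(b)$. If $t\in\mathbb N$ is not divisible by $\ell$, then $\chi_\ell(t)$ is just $t\bmod\ell$. In general, for $t\in\mathbb N$, it is the last nonzero digit of $t$ in base $\ell$.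

Let $r$ be a nonprincipal ultrafilter on $\mathbb N=\{1,2,3,\dots\}$. We say that a property holds *for $r$-most $z$* if the set of $z\in\mathbb N$ that have it belongs to $r$. The proof turns on a function $c:\mathbb Q\to(\mathbb Z/\ell)^\times$ such that
$$\text{for all } t\in\mathbb N,\ k\in\mathbb Z:\qquad c(tz+k)=\chi_\ell(t)\,c(z)\quad\text{for } r\text{-most } z. \tag{1}$$
Think of $c(z)$ as a generalized digit of $z$. Multiplying $z$ by $t$ multiplies the digit by the last nonzero digit of $t$. Adding a constant $k$ does not change it. The exceptional set of $z$ may depend on $t$ and $k$, but the function $c$ does not.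

Such a digit is what one needs to answer a question of van Douwen: letting $\mathbb N^*=\beta\mathbb N\setminus\mathbb N$, are there $p,q,r,s\in\mathbb N^*$ with $p+q=r\cdot s$? The answer is no. Here is how $c$ enters. The problem will be reduced to bounding the number of integers $n$ for which the translate $p+n$ is a multiple $r\cdot s$ of $r$. Suppose $p+n_1=r\cdot s_1$ and $p+n_2=r\cdot s_2$, where $s_1,s_2$ have different nonzero residues mod $\ell$. By (1) with $k=0$, the digit takes different values on $r\cdot s_1$ and $r\cdot s_2$. But these two ultrafilters are translates of each other, and the digit ignores translation. That is a contradiction.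

It is not obvious that $c$ exists. Most of the work goes into building it.

## Sums and products of ultrafilters

We work in $\beta\mathbb Z$, the space of ultrafilters on $\mathbb Z$. It is compact Hausdorff, with basic clopen sets $\{u: A\in u\}$ for $A\subseteq\mathbb Z$. An integer $n$ is identified with the principal ultrafilter $\{A: n\in A\}$, and $\beta\mathbb N$ with the clopen (hence compact) set $\{u\in\beta\mathbb Z:\mathbb N\in u\}$. Put $\mathbb Z^*=\beta\mathbb Z\setminus\mathbb Z$. An ultrafilter that contains a finite set is principal, so elements of $\mathbb Z^*$ contain no finite set.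

**Definition (operations).** For $A\subseteq\mathbb Z$ and $y\in\mathbb Z$ let $A-y=\{x\in\mathbb Z:x+y\in A\}$ and $A/y=\{x\in\mathbb Z:xy\in A\}$. Then
$$A\in p+q\iff\{y:A-y\in p\}\in q,\qquad A\in p\cdot q\iff\{y:A/y\in p\}\in q. \tag{2}$$

On $\beta\mathbb N$ these are the usual operations, for which $q\mapsto p+q$ and $q\mapsto p\cdot q$ are continuous: by (2), the preimage of the basic set of $A$ is the basic set of $\{y:A-y\in p\}$, or of $\{y:A/y\in p\}$. Consequently $p+\beta\mathbb Z$ and $r\cdot\beta\mathbb N$ are compact, hence closed.

Example. When $q=n$ is an integer, (2) says $A\in p+n\iff A-n\in p$, so $p+n$ is the image of $p$ under $x\mapsto x+n$. Likewise $A\in r\cdot t\iff A/t\in r$, so $r\cdot t$ is the image of $r$ under $x\mapsto xt$. For general $q$, $p+q$ is the limit of the points $p+n$ as $n\to q$.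

Both operations are associative. For sums, $A\in(p+q)+u$ means $\{z:\{y:A-z-y\in p\}\in q\}\in u$, and unwinding $A\in p+(q+u)$ gives the same condition. For products use $(A/z)/y=A/(yz)$.

We also use two standard facts. A map $f$ from $\mathbb N$ (or $\mathbb Z$) to a compact Hausdorff space $K$ extends continuously to ultrafilters: $f(u)$ is the unique point such that $f^{-1}(N)\in u$ for each of its neighborhoods $N$. Also, for $m\in\mathbb N$, exactly one residue class mod $m$ belongs to $u\in\beta\mathbb Z$; call it $[u]\in\mathbb Z/m$. Then
$$[u+v]=[u]+[v],\qquad [u\cdot v]=[u][v]. \tag{3}$$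
Indeed, let $A$ be the class of $[u]+[v]$. For every $y\equiv[v]$ the set $A-y$ contains the class of $[u]$, so it is in $u$; hence $A\in u+v$. The product is the same with $A/y$.

Here are the statements to be proved.

**Theorem 1.** There are no $p,q,r,s\in\mathbb N^*$ with $p+q=r\cdot s$.

**Theorem 2.** Let $p,r\in\mathbb N^*$ and
$$B=\{t\in\mathbb N: r\cdot t\in p+\beta\mathbb Z\},\qquad C=\{n\in\mathbb Z: p+n\in r\cdot\beta\mathbb N\}.$$
Then $|B|\le 1$ and $|C|\le 2$. Moreover, there is $A\subseteq\mathbb Z$ with $A\in p+n$ for all $n\in\mathbb Z\setminus C$ and $A\notin r\cdot t$ for all $t\in\mathbb N\setminus B$. Consequently, if $p+q=r\cdot s$ with $q\in\beta\mathbb Z$ and $s\in\beta\mathbb N$, then $q\in C$ (so $q$ is principal) or $s\in B$ (so $s$ is principal).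

**Corollary.** $(\mathbb Z^*+\mathbb Z^*)\cap(\mathbb Z^*\cdot\mathbb Z^*)=\emptyset$. Hence no sum of $\ge2$ elements of $\mathbb Z^*$ equals a product of $\ge2$ elements of $\mathbb Z^*$. In Theorem 1, nonprincipality of none of $p,q,r,s$ can be dropped.

**Theorem 3.** Let $G$ be a countable group acting on a countable set $X$. Let $r$ be a nonprincipal ultrafilter on $X$ with $\{x:gx=x\}\notin r$ for every $g\ne1$. Then there is $c:X\to G$ such that $\{x\in X: c(gx)=g\,c(x)\}\in r$ for every $g\in G$.

Theorem 1 follows from Theorem 2 at once: if $p,q,r,s\in\mathbb N^*$, then $q\notin C$ and $s\notin B$, since elements of $C$ and $B$ are principal, so $p+q\ne r\cdot s$. Theorem 3 is the source of the digit $c$.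

The sets $B$ and $C$ can be nonempty. If $p=r$, then $p+0=r\cdot1$, so $0\in C$ and $1\in B$.

## Separating the points $p+n$ from the points $r\cdot t$

**Step 1 (from general $q,s$ to integers).** This step constructs the set $A$ of Theorem 2 and shows that its last sentence follows as soon as $B$ and $C$ are finite. The reason is topological: $p+q$ is a limit of the countably many points $p+n$, and $r\cdot s$ is a limit of the countably many points $r\cdot t$.

For $n\in\mathbb Z\setminus C$, the point $p+n$ lies outside the closed set $r\cdot\beta\mathbb N$, so there is $U_n\in p+n$ belonging to no element of $r\cdot\beta\mathbb N$. For $t\in\mathbb N\setminus B$, the point $r\cdot t$ lies outside the closed set $p+\beta\mathbb Z$, so there is $V_t\in r\cdot t$ belonging to no element of $p+\beta\mathbb Z$. Enumerate $\mathbb Z\setminus C=\{n_1,n_2,\dots\}$ and $\mathbb N\setminus B=\{t_1,t_2,\dots\}$, and put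
$$U_i'=U_{n_i}\setminus\bigcup_{j\le i}V_{t_j},\qquad V_j'=V_{t_j}\setminus\bigcup_{i\le j}U_{n_i}.$$
No $V_{t_j}$ belongs to $p+n_i$, and only finitely many were removed, so $U_i'\in p+n_i$. For the same reason $V_j'\in r\cdot t_j$. Moreover $U_i'\cap V_j'=\emptyset$ for all $i,j$: if $j\le i$, then $V_{t_j}\supseteq V_j'$ was removed from $U_i'$; if $i\le j$, then $U_{n_i}\supseteq U_i'$ was removed from $V_j'$.

Let $A=\bigcup_iU_i'$. Then $A\in p+n$ for every $n\in\mathbb Z\setminus C$. Since $A$ is disjoint from $V_j'\in r\cdot t_j$, we have $A\notin r\cdot t$ for every $t\in\mathbb N\setminus B$.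

Now suppose $B$ and $C$ are finite, and let $q\in\beta\mathbb Z$, $s\in\beta\mathbb N$ with $q\notin C$ and $s\notin B$. An ultrafilter containing the finite set $C$ would be one of its elements, so $\mathbb Z\setminus C\in q$; similarly $\mathbb N\setminus B\in s$. The set $\{y:A-y\in p\}$ contains $\mathbb Z\setminus C$, so $A\in p+q$. The set $\{t\in\mathbb N:A/t\in r\}$ is contained in $B$, so $A\notin r\cdot s$. Hence $p+q\neq r\cdot s$.

It remains to show $|B|\le1$ and $|C|\le 2$.

## Logarithms and the bound $|B|\le 1$

**Step 2 (bounding $B$).** Here we need an invariant that does not change when anything is added to $p$, but that detects the integer $t$ in $r\cdot t$. Leading digits do this.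

For $b\in\{2,3\}$ let $\theta_b:\mathbb N\to\mathbb R/\mathbb Z$, $\theta_b(x)=\log_bx\bmod1$, extended continuously to $\beta\mathbb N$. Since $r\cdot t$ is the image of $r$ under $x\mapsto xt$ and $\theta_b(xt)=\theta_b(x)+\log_bt$, we get $\theta_b(r\cdot t)=\theta_b(r)+\log_bt$ for $t\in\mathbb N$.

Next, $\theta_b(p+u)=\theta_b(p)$ for every $u\in\beta\mathbb Z$. (Here $\mathbb N\in p+u$: for each $y\in\mathbb Z$ the set $\mathbb N-y$ contains all but finitely many elements of $\mathbb N$, so it is in $p$.) Let $\varepsilon>0$ and let $S$ be the set of $x\in\mathbb N$ with $\theta_b(x)$ at distance $<\varepsilon$ from $\theta_b(p)$. Fix $y\in\mathbb Z$. The set of $x\in\mathbb N$ with $\theta_b(x)$ within $\varepsilon/2$ of $\theta_b(p)$ is in $p$. Since $\log_b(x+y)-\log_bx\to0$ as $x\to\infty$, all but finitely many of these $x$ satisfy $x+y\in S$. As $p$ is nonprincipal, $S-y\in p$. This holds for every $y$, so $S\in p+u$. Since $\varepsilon$ was arbitrary, $\theta_b(p+u)=\theta_b(p)$.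

Hence, if $t_1,t_2\in B$, then $\theta_b(r)+\log_bt_1=\theta_b(p)=\theta_b(r)+\log_bt_2$, so $\log_bt_1\equiv\log_bt_2\pmod1$ for $b=2$ and for $b=3$. Thus $t_1/t_2$ is both an integer power of $2$ and an integer power of $3$. So $t_1=t_2$, and $|B|\le1$.

## Residues, and what they leave undecided about $C$

For $C$ there is a case that can be settled by hand. Suppose $\mathbb Nm\in r$ for infinitely many $m\in\mathbb N$, where $\mathbb Nm$ is the set of positive multiples of $m$. Then $|C|\le1$. Indeed, let $p+n_i=r\cdot s_i$ with $s_i\in\beta\mathbb N$ for $i=1,2$. For each such $m$, (3) gives $[p]+n_i=[r][s_i]=0$ in $\mathbb Z/m$, so $n_1\equiv n_2\pmod m$. Taking $m>|n_1-n_2|$ gives $n_1=n_2$. With Steps 1 and 2, this already excludes $p+q=r\cdot s$ in $\mathbb N^*$ for such $r$.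

For general $r$, take a prime $\ell$ and $n_1,n_2\in C$ with $p+n_i=r\cdot s_i$. Then (3) gives
$$[p]+n_i=[r][s_i]\quad\text{in }\mathbb Z/\ell .$$
If $[r]\neq0$, this is no contradiction. It only says what $[s_1]$ and $[s_2]$ are, and that they differ when $n_1\not\equiv n_2$.

Logarithms do not help either. Since $\theta_b(xy)=\theta_b(x)+\theta_b(y)$ and $\theta_b$ is continuous on $\beta\mathbb N$, we have $\theta_b(r\cdot s)=\theta_b(r)+\theta_b(s)$. The equations $p+n_i=r\cdot s_i$ then yield $\theta_b(s_1)=\theta_b(p)-\theta_b(r)=\theta_b(s_2)$, which is consistent.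

Each invariant lacks what the other has. Residues distinguish $s_1$ from $s_2$ but move under translation. Logarithms ignore translation but do not see the residue of $s_i$. We want one invariant that ignores translation and yet changes by $\chi_\ell(t)$ under multiplication by $t$. This is (1).

The first candidate is the last nonzero digit itself, $d(x)=\chi_\ell(x)$ on $\mathbb N$. The multiplication law $d(tz)=\chi_\ell(t)d(z)$ holds exactly. But for $\ell\ge3$ the translation law $d(z+k)=d(z)$ fails for every choice of $r$. Any window $z,z+1,\dots,z+\ell-1$ contains a number $\equiv1$ and a number $\equiv2\pmod\ell$, where $d$ takes the different values $1$ and $2$. So for no $z$ at all do the equations $d(z+k)=d(z)$ hold for all of $k=0,\dots,\ell-1$. If each held for $r$-most $z$, then all of them together would, and this is impossible.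

So we give up formulas and ask abstractly for a function with prescribed behavior under the group of maps $x\mapsto ax+b$. That is the setting of Theorem 3.

## Maps to the group that are equivariant for $r$-most points

Let $G$ act on $X$. An exactly equivariant map $c:X\to G$, meaning $c(gx)=g\,c(x)$ always, exists if and only if the action is free. If it is free, choose a base point $x_0$ in each orbit and put $c(gx_0)=g$. If $gx=x$ with $g\ne1$, then equivariance at $x$ would give $c(x)=g\,c(x)$, which is false.

Example. Let $G=\{\pm1\}$ act on $X=\mathbb Z$ by $x\mapsto\pm x$. Exact equivariance is impossible at the fixed point $0$. But let $c(x)$ be the sign of $x$ for $x\neq0$, and $c(0)=1$. Then $c(-x)=-c(x)$ for all $x\ne0$, hence for $r$-most $x$, whenever $r$ is nonprincipal.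

The hypothesis of Theorem 3 cannot be omitted: if $\{x:gx=x\}\in r$ for some $g\neq1$, then $c(gx)=g\,c(x)$ fails for $r$-most $x$.

In our application $X=\mathbb Q$ and $G$ is the group of maps $x\mapsto ax+b$ with $a\in\mathbb Q_{>0}$, $b\in\mathbb Q$. All of $\mathbb Q$ is one orbit, so no single point can be discarded together with its orbit. The base point construction $c(g\cdot0)=g$ is not well defined, because $x\mapsto2x$ fixes $0$.

We are allowed to drop the equation $c(gw)=g\,c(w)$ for some pairs $(g,w)$, as long as for each $g$ we keep it for $r$-most $w$. Each equation we keep is an edge between $w$ and $gw$ labeled by $g$. The system is solvable exactly when every closed path in the resulting graph has trivial product of labels. Here is a bad closed path for the affine group: $2=\gamma_1\cdot1$ with $\gamma_1(x)=2x$, and $1=\gamma_2\cdot2$ with $\gamma_2(x)=x-1$. The product $\gamma_1\gamma_2$ is $x\mapsto2x-2$, which fixes $2$ but is not the identity. So the equation for doubling at $w=1$ and the equation for subtracting $1$ at $w=2$ cannot both be kept.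

The natural plan is to give each point $w$ a *level* that tells how freely small group elements act near $w$, and to keep the equation $(g,w)$ only when the level of $w$ is at least the size of $g$. Short closed paths at high levels are then harmless. The difficulty is long ones. One would like to shorten a closed path by cutting out a vertex $v$ of lowest level. If its neighbors are at levels $b<c$ and the labels have sizes up to $b$ and $c$, the shortcut has a label of size up to $b+c$, which exceeds the permitted $c$. There the induction stops, because the shortcut need not be an edge of the graph.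

The remedy is to permit slightly larger labels, with a bonus $f(a)$ depending only on the *lower* level $a$ of the edge. So permit size $M(a,c)=c+f(a)$ for an edge between levels $a<c$. The shortcut between levels $b<c$ has size at most $(b+f(a))+(c+f(a))$, and it is permitted if $b+2f(a)\le f(b)$ whenever $a<b$. The function $f(a)=3^a$ satisfies this.

## Proof of Theorem 3: levels, links and closed walks

**Step 3 (a size on $G$).** This step defines sizes so that only finitely many elements are small. Enumerate $G$ as $(g_i)_{i\ge1}$, repetitions allowed. Let $\|g\|$ be the minimum of $i_1+\dots+i_m$ over all expressions $g=g_{i_1}^{\pm1}\cdots g_{i_m}^{\pm1}$ with $m\ge0$. Then $\|g\|=0$ iff $g=1$ (the empty expression); $\|g^{-1}\|=\|g\|$ (invert an expression); $\|gh\|\le\|g\|+\|h\|$ (concatenate expressions). There are finitely many sequences of positive integers with sum at most $n$ and finitely many choices of signs, so $\{g:\|g\|\le n\}$ is finite.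

**Step 4 (sets moved off themselves).** For each $h\ne1$ we find $A_h\in r$ with $hA_h\cap A_h=\emptyset$. By hypothesis the set of points not fixed by $h$ is in $r$. It is a union of $\langle h\rangle$-orbits, and on each of them $h$ acts as a cycle of length $\ge2$ or as a two-sided infinite line. Cycles and lines can be colored with $3$ colors so that $x$ and $hx$ always have different colors. One of the three color classes is in $r$; call it $A_h$. If $x,hx\in A_h$ held for some $x$, then $x$ and $hx$ would have the same color. So $hA_h\cap A_h=\emptyset$.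

**Step 5 (levels).** The level of a point measures how large a ball of $G$ is controlled at that point. Let $X=\{x_1,x_2,\dots\}$ (it is infinite, since it carries a nonprincipal ultrafilter). Put $R_n=2(n+3^n)$, $Z_0=X$ and, for $n\ge1$,
$$Z_n=\bigcap\{A_h:h\neq1,\ \|h\|\le R_n\}\setminus\{x_1,\dots,x_n\},$$
an empty intersection being read as $X$. The intersection is over finitely many members of $r$, and $r$ is nonprincipal, so $Z_n\in r$. The sets $Z_n$ decrease because $R_n$ increases, and $x_k\notin Z_k$, so their intersection is empty. Hence
$$\operatorname{lev}(x)=\max\{n:x\in Z_n\}$$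
is a finite number for each $x\in X$, and $\operatorname{lev}(x)\ge n$ iff $x\in Z_n$.

**Step 6 (links).** Links are the equations we keep. For $0\le a<c$ put $M(a,c)=c+3^a$. Then
$$M(a,b)+M(a,c)\le M(b,c)\qquad(0\le a<b<c). \tag{4}$$
Indeed (4) says $b+2\cdot3^a\le3^b$. We have $a\le b-1$ and $b\le3^{b-1}$, so $b+2\cdot3^a\le3^{b-1}+2\cdot3^{b-1}=3^b$.

**Definition (link).** A triple $(u,g,w)\in X\times G\times X$ is a link if $u=gw$, $\operatorname{lev}(u)<\operatorname{lev}(w)$ and $\|g\|\le M(\operatorname{lev}(u),\operatorname{lev}(w))$.

**Step 7 (there are enough links).** This step shows that for each $g\ne1$ the equation at $w$ is kept for $r$-most $w$. Precisely: *if $g\ne1$ and $\operatorname{lev}(w)\ge\|g\|$, then $(gw,g,w)$ is a link.*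

Let $c=\operatorname{lev}(w)\ge\|g\|\ge1$. Since $\|g\|\le c\le R_c$, we have $w\in Z_c\subseteq A_g$. Therefore $gw\notin A_g$, and since $A_g\supseteq Z_c$, also $gw\notin Z_c$. That is, $\operatorname{lev}(gw)<c$. Finally $\|g\|\le c\le M(\operatorname{lev}(gw),c)$.

**Step 8 (shortcuts at a low vertex).** This step makes the induction on closed paths possible. *Let $(v,g,z)$ and $(v,g',z')$ be links with $\operatorname{lev}(z)\le\operatorname{lev}(z')$. If $\operatorname{lev}(z)<\operatorname{lev}(z')$, then $(z,g^{-1}g',z')$ is a link. If $\operatorname{lev}(z)=\operatorname{lev}(z')$, then $g=g'$ and $z=z'$.*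

Let $a=\operatorname{lev}(v)<b=\operatorname{lev}(z)\le c=\operatorname{lev}(z')$ and $h=g^{-1}g'$. From $gz=v=g'z'$ we get $z=hz'$, and $\|h\|\le\|g\|+\|g'\|\le M(a,b)+M(a,c)$.

If $b<c$, then $\|h\|\le M(b,c)$ by (4), so $(z,h,z')$ is a link.

If $b=c$, then $\|h\|\le2(b+3^a)\le2(b+3^b)=R_b$. Note $b\ge1$. If $h\ne1$, then $z,z'\in Z_b\subseteq A_h$ and $z=hz'$, contradicting $hA_h\cap A_h=\emptyset$. So $h=1$, which means $g=g'$ and $z=z'$.

**Step 9 (closed walks have trivial holonomy).** This is the consistency of the kept equations.

**Definition (walk, holonomy).** A walk from $x_0$ to $x_m$ is a sequence $x_0,\dots,x_m$ in $X$ together with $\gamma_1,\dots,\gamma_m\in G$ such that, for each $i$, $x_{i-1}=\gamma_ix_i$ and either $(x_{i-1},\gamma_i,x_i)$ or $(x_i,\gamma_i^{-1},x_{i-1})$ is a link. Its holonomy is $\gamma_1\cdots\gamma_m$.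

Example. A link $(u,g,w)$ gives the walk $u,w$ with holonomy $g$, and the walk $w,u$ with holonomy $g^{-1}$. Walks can be concatenated, and then holonomies multiply. They can be reversed, and then the holonomy is inverted. Consecutive vertices have different levels, hence are different.

**Claim.** A closed walk ($x_m=x_0$) has holonomy $1$.

We induct on $m$. For $m=0$ the holonomy is the empty product. The case $m=1$ does not occur, because consecutive vertices differ. Let $m\ge2$. Starting the closed walk at another of its vertices replaces the holonomy by a conjugate, which is $1$ iff the original is. So we may assume that some vertex of minimal level is $x_i$ with $0<i<m$. Its neighbors have levels at least that of $x_i$ and different from it, so strictly higher. In a link the first entry has the lower level, so $(x_i,\gamma_i^{-1},x_{i-1})$ and $(x_i,\gamma_{i+1},x_{i+1})$ are links. Apply Step 8 with $v=x_i$.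

- If $\operatorname{lev}(x_{i-1})=\operatorname{lev}(x_{i+1})$, then $\gamma_i^{-1}=\gamma_{i+1}$ and $x_{i-1}=x_{i+1}$. Delete both steps. Since $\gamma_i\gamma_{i+1}=1$, the holonomy is unchanged.
- If $\operatorname{lev}(x_{i-1})<\operatorname{lev}(x_{i+1})$, then $(x_{i-1},\gamma_i\gamma_{i+1},x_{i+1})$ is a link. If $\operatorname{lev}(x_{i-1})>\operatorname{lev}(x_{i+1})$, then, exchanging the roles of the two links, $(x_{i+1},\gamma_{i+1}^{-1}\gamma_i^{-1},x_{i-1})=(x_{i+1},(\gamma_i\gamma_{i+1})^{-1},x_{i-1})$ is a link. Either way, replace the two steps by the single step from $x_{i-1}$ to $x_{i+1}$ with group element $\gamma_i\gamma_{i+1}$. The holonomy is unchanged.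

The result is a shorter closed walk with the same holonomy, which is $1$ by induction. This proves the Claim.

**Step 10 (defining $c$).** Now the base point construction works, along walks. Being joined by a walk is an equivalence relation on $X$. In each class fix a base point $x_\bullet$, and let $c(x)$ be the holonomy of any walk from $x$ to the base point of its class. If two such walks have holonomies $\eta_1,\eta_2$, then following the first and returning along the second is a closed walk with holonomy $\eta_1\eta_2^{-1}$, which is $1$ by the Claim. So $c$ is well defined.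

If $(u,g,w)$ is a link, then stepping from $u$ to $w$ and then walking to the base point shows $c(u)=g\,c(w)$. By Step 7, for $g\neq1$ we get $c(gw)=g\,c(w)$ for all $w\in Z_{\|g\|}$, and $Z_{\|g\|}\in r$. For $g=1$ the equation is trivial. Theorem 3 is proved.

## The digit and the bound $|C|\le2$

**Step 11 (choosing $\ell$).** Suppose, for a contradiction, that $n_1,n_2,n_3\in C$ are distinct, with $p+n_i=r\cdot s_i$ and $s_i\in\beta\mathbb N$. The aim of this step is to produce two of the $s_i$ with different nonzero residues. Fix a prime $\ell>\max|n_i-n_j|$. By (3), in $\mathbb Z/\ell$,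
$$[p]+n_i=[r][s_i]\qquad(i=1,2,3).$$
The left sides are pairwise distinct. So $[r]\neq0$, since otherwise all right sides would be $0$, and $[s_1],[s_2],[s_3]$ are pairwise distinct. At most one of them is $0$. Relabel so that $\sigma_1=[s_1]$ and $\sigma_2=[s_2]$ are nonzero; they are distinct. The third element of $C$ is used only here: if $t\equiv0\pmod\ell$, then the residue of $t$ does not determine $\chi_\ell(t)$, so a zero residue is of no use below.

**Step 12 (constructing the digit).** This step proves (1). Let $G$ be the countable group of maps $x\mapsto ax+b$ with $a\in\mathbb Q_{>0}$ and $b\in\mathbb Q$, acting on $X=\mathbb Q$. Regard $r$ as a nonprincipal ultrafilter on $\mathbb Q$ containing $\mathbb N$. The equation $ax+b=x$ has exactly one solution if $a\ne1$ and none if $a=1$, $b\neq0$. So a non-identity element fixes at most one point, its fixed set is not in $r$, and Theorem 3 applies. It gives $\tilde c:\mathbb Q\to G$ with $\tilde c(gx)=g\,\tilde c(x)$ for $r$-most $x$, for each $g\in G$.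

The map $\chi:G\to(\mathbb Z/\ell)^\times$, $(x\mapsto ax+b)\mapsto\chi_\ell(a)$, is a homomorphism, because slopes multiply under composition and $\chi_\ell$ is multiplicative. Put $c=\chi\circ\tilde c$. For $g:x\mapsto tx+k$ with $t\in\mathbb N$, $k\in\mathbb Z$ we get
$$\{z\in\mathbb N:c(tz+k)=\chi_\ell(t)\,c(z)\}\in r,$$
which is (1).

**Step 13 (the contradiction).** We now find two disjoint sets in $p+n_1$. Since $c$ takes finitely many values, there is $\kappa$ with $\{z\in\mathbb N:c(z)=\kappa\}\in r$. Put
$$E_i=\{x\in\mathbb N:c(x)=\sigma_i\kappa\}\qquad(i=1,2).$$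
As $\sigma_1\ne\sigma_2$, we have $E_1\cap E_2=\emptyset$. If $t\in\mathbb N$ and $t\equiv\sigma_i\pmod\ell$, then $\ell\nmid t$ and $\chi_\ell(t)=\sigma_i$. The set of these $t$ belongs to $s_i$.

First, $E_1\in p+n_1$. Let $t\in\mathbb N$, $t\equiv\sigma_1$. By (1) with $k=0$, $r$-most $z$ satisfy $c(tz)=\sigma_1c(z)=\sigma_1\kappa$, so $E_1/t\in r$. This holds for $s_1$-most $t$. Hence $E_1\in r\cdot s_1=p+n_1$.

Second, $E_2\in p+n_1$. Let $k=n_1-n_2$ and $E_2'=\{x\in\mathbb Z:x+k\in E_2\}$. Let $t\in\mathbb N$, $t\equiv\sigma_2$. By (1), $r$-most $z$ satisfy $c(tz+k)=\sigma_2c(z)=\sigma_2\kappa$, and $tz+k\ge1$ for all but finitely many $z\in\mathbb N$. So $tz+k\in E_2$ for $r$-most $z$; that is, $E_2'/t\in r$. This holds for $s_2$-most $t$, so $E_2'\in r\cdot s_2=p+n_2$. Therefore $E_2'-n_2\in p$. But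
$$E_2'-n_2=\{y:y+n_2+k\in E_2\}=\{y:y+n_1\in E_2\}=E_2-n_1,$$
so $E_2\in p+n_1$.

The disjoint sets $E_1$ and $E_2$ both belong to the ultrafilter $p+n_1$. This is a contradiction, so $|C|\le2$. Together with Steps 1 and 2 this proves Theorem 2, and with it Theorem 1.

## Signs, longer sums and products, and principal factors

**Step 14 (from $\mathbb N^*$ to $\mathbb Z^*$).** This step proves the first sentence of the Corollary by reducing it to Theorem 2. For $u\in\beta\mathbb Z$ write $-u=\{-A:A\in u\}$, so that $A\in-u\iff-A\in u$. Then
$$(-r)\cdot s=r\cdot(-s)=-(r\cdot s),\qquad-(p+q)=(-p)+(-q). \tag{5}$$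
For the products, both $-(A/y)$ and $A/(-y)$ equal $\{x:-xy\in A\}=(-A)/y$. So $A\in(-r)\cdot s$ and $A\in r\cdot(-s)$ both say $\{y:(-A)/y\in r\}\in s$, that is, $-A\in r\cdot s$. For the sum, $A\in(-p)+(-q)$ says $\{y:A-(-y)\in-p\}\in q$. Here $-(A-(-y))=\{x:-x-y\in A\}=(-A)-y$, so the condition is $\{y:(-A)-y\in p\}\in q$, that is, $-A\in p+q$.

Suppose $p,q,r,s\in\mathbb Z^*$ and $p+q=r\cdot s$. Exactly one of $\mathbb N,-\mathbb N$ belongs to each of $r$ and $s$. If $-\mathbb N\in r$, replace $r,p,q$ by $-r,-p,-q$; by (5) the equation persists. Do the same with $s$ if $-\mathbb N\in s$. So we may assume $r,s\in\mathbb N^*$. For $y\in\mathbb N$ we have $\mathbb N/y=\mathbb N\in r$, so $\mathbb N\in r\cdot s=p+q$. If $-\mathbb N\in p$, then for each $y\in\mathbb Z$ the set $(\mathbb N-y)\cap(-\mathbb N)=\{x<0:x+y>0\}$ is finite, so $\mathbb N-y\notin p$. Hence $\mathbb N\notin p+q$, a contradiction. So $p\in\mathbb N^*$, while $q\in\mathbb Z^*$. Theorem 2 says that $q$ or $s$ is principal, a contradiction.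

**Step 15 (longer sums and products).** It suffices to know that $\mathbb Z^*$ is closed under both operations. By associativity, a sum of at least two elements of $\mathbb Z^*$ is then of the form $p+q$ with $p,q\in\mathbb Z^*$, by grouping all terms after the first, and a product of at least two is of the form $r\cdot s$ with $r,s\in\mathbb Z^*$.

Let $p,q\in\mathbb Z^*$. If $\{a\}\in p+q$, then $\{a\}-y=\{a-y\}\in p$ for some $y$, so $p$ would be principal. If $\{a\}\in p\cdot q$, then the set of $y$ with $\{a\}/y\in p$ is in the nonprincipal ultrafilter $q$, so it contains some $y\ne0$. But then $\{a\}/y=\{x:xy=a\}$ has at most one element, and it cannot be in $p$.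

**Step 16 (no nonprincipality hypothesis can be dropped).** We exhibit solutions of $p+q=r\cdot s$ in which exactly one of the four is principal, for each of the four positions.

Let $p,q\in\mathbb N^*$ and $u=p+q$. Then $u\in\mathbb N^*$: it is nonprincipal by Step 15, and $\mathbb N\in u$ by the remark in Step 2. By (2), $A\in u\cdot1\iff A/1=A\in u$, and $A\in1\cdot u\iff\{y:y\in A\}\in u$. So
$$p+q=(p+q)\cdot1=1\cdot(p+q).$$
Thus neither $s$ nor $r$ may be allowed to be principal.

Let $r,s\in\mathbb N^*$. Then $r\cdot s\in\mathbb N^*$ by Step 15 and because $\mathbb N\in r\cdot s$, so $\{2,3,\dots\}\in r\cdot s$. Put $p=\{A\subseteq\mathbb N:A+1\in r\cdot s\}$. This is the image of $r\cdot s$ under $x\mapsto x-1$ on $\{2,3,\dots\}$, so $p\in\mathbb N^*$. For $A\subseteq\mathbb N$, each of $A\in p+1$ and $A\in1+p$ says $\{y\in\mathbb N:y+1\in A\}\in p$. By the definition of $p$ this means $A\cap\{2,3,\dots\}\in r\cdot s$, that is, $A\in r\cdot s$. So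
$$p+1=1+p=r\cdot s,$$
and neither summand may be allowed to be principal. This completes the proof of the Corollary.
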